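\title{A barreled space with a dense non-barreled subspace\\ and no infinite-dimensional separable quotient}

\begin{abstract}
For Banach and Fr\'echet spaces, having a properly separable quotient is equivalent to having a dense non-barreled subspace, and for barreled spaces the first property implies the second. We show in ZFC that the converse fails: there is a barreled space with a dense non-barreled subspace all of whose infinite-dimensional quotients have density character at least $\operatorname{cf}(\mathfrak c)>\aleph_0$. The space is built by transfinite recursion, with linear independence over small subfields of the scalar field in place of the Baire category theorem. We also show that every barreled space with a dense non-barreled subspace has an infinite-dimensional quotient of cardinality at most $\mathfrak c$, and that under the continuum hypothesis a counterexample exists among the dense subspaces of $\ell^2(\omega_1)$.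
\end{abstract}

\section{The question and the results}\label{sec:intro}

All locally convex spaces in this paper are Hausdorff spaces over $\mathbb K\in\{\mathbb R,\mathbb C\}$, quotients are taken by closed subspaces, dimension means algebraic dimension, and $\mathbb N=\{0,1,2,\dots\}$. A \emph{barrel} in a locally convex space $E$ is a closed, absolutely convex, absorbing set, and $E$ is \emph{barreled} if every barrel is a neighborhood of $0$. These are the spaces in which the uniform boundedness principle holds (Lemma~\ref{lem:barreled}); Banach and Fr\'echet spaces are barreled by the Baire category theorem. A space is \emph{properly separable} if it has a proper dense subspace of dimension $\aleph_0$. Such a space is infinite-dimensional and separable: the combinations of a basis of the dense subspace with coefficients in a countable dense subfield of $\mathbb K$ form a countable dense set. We compare two classes: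
\[
\begin{aligned}
\mathcal A&=\{E : E \text{ has a properly separable quotient}\},\\
\mathcal B&=\{E : E \text{ has a dense non-barreled subspace}\}.
\end{aligned}
\]

\begin{example}\label{ex:phi}
Let $\varphi$ be the space of finitely supported scalar sequences and let $U=\{x\in\varphi:(n+1)|x_n|\le 1\text{ for all }n\}$. The set $U$ is absolutely convex and absorbing in $\varphi$, and it is closed whenever the coordinates are continuous.

(a) In $\ell^2$, the subspace $\varphi$ is proper, dense and of dimension $\aleph_0$. It is not barreled, because $U$ contains $t$ times the $n$-th unit vector only for $|t|\le 1/(n+1)$ and so contains no ball. One subspace puts $\ell^2$ into both $\mathcal A$ and $\mathcal B$.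

(b) Give $\varphi$ the finest locally convex topology, in which every absolutely convex absorbing set is a neighborhood of $0$. This space is barreled. Every linear functional is continuous, so every subspace, being an intersection of kernels, is closed; the same then holds in every quotient. Hence $\varphi$ lies in neither $\mathcal A$ nor $\mathcal B$, although it is a dense subspace of itself of dimension $\aleph_0$. This is the case that the word ``proper'' excludes.

(c) Give $\varphi$ the weak topology defined by all linear functionals. Again all subspaces of all quotients are closed, so $\varphi\notin\mathcal A$. But $U$ contains no nonzero subspace, while every neighborhood of $0$ contains a subspace of finite codimension. So $\varphi$ is not barreled and lies in $\mathcal B$, as every non-barreled space does.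
\end{example}

For Banach spaces and for Fr\'echet spaces, $E\in\mathcal A$ if and only if $E\in\mathcal B$, by results of Saxon and Wilansky \cite{SW} and of Saxon and Narayanaswami \cite{SN}. For barreled spaces, $E\in\mathcal A$ implies $E\in\mathcal B$, by a result of Robertson and Narayanaswami \cite{RN}. Example~\ref{ex:phi}(c) shows that the reverse implication fails for non-barreled spaces. This leaves the following question.

\begin{quote}
\emph{Does every barreled space with a dense non-barreled subspace have a properly separable quotient?}
\end{quote}

One would guess that it does. A barreled space in $\mathcal B$ has an infinite-dimensional quotient that maps continuously and injectively into $\mathbb K^{\mathbb N}$ (Theorem~\ref{thm:positive}), and every subset of the separable metrizable space $\mathbb K^{\mathbb N}$ is separable. The only doubt is that the quotient topology may be finer than the one induced by $\mathbb K^{\mathbb N}$. The doubt is justified, and the answer is no. Let $\mathfrak c=|\mathbb K|$, let $\operatorname{cf}(\mathfrak c)$ be its cofinality, and recall that the \emph{density character} of a space is the least cardinality of a dense subset. We work in ZFC; the continuum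 hypothesis (CH) is assumed only in Theorem~\ref{thm:CH}.

\begin{theorem}\label{thm:main}
There is a barreled space $E$ of dimension at most $\mathfrak c$, carrying its weak topology, which has a dense non-barreled subspace, while every infinite-dimensional quotient of $E$ has density character at least $\operatorname{cf}(\mathfrak c)>\aleph_0$. In particular $E\in\mathcal B\setminus\mathcal A$.
\end{theorem}

\begin{theorem}\label{thm:positive}
A barreled space $E$ belongs to $\mathcal B$ if and only if it has an infinite-dimensional quotient $Q\in\mathcal B$ that admits a continuous linear injection into $\mathbb K^{\mathbb N}$. Such a $Q$ has cardinality, and hence density character, at most $\mathfrak c$.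
\end{theorem}

Thus every barreled $E\in\mathcal B$ has an infinite-dimensional quotient of density character at most $\mathfrak c$, and the space of Theorem~\ref{thm:main} has none of density character below $\operatorname{cf}(\mathfrak c)$. When $\mathfrak c$ is regular, that is $\operatorname{cf}(\mathfrak c)=\mathfrak c$, as under CH or Martin's axiom, the bound $\mathfrak c$ is therefore optimal.

\begin{theorem}\label{thm:CH}
Assume CH. The Hilbert space $\ell^2(\omega_1)$ has a dense barreled subspace $E$ which has a dense non-barreled subspace and no infinite-dimensional separable quotient.
\end{theorem}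

Since CH is consistent with ZFC if ZFC is consistent, the equivalence of $\mathcal A$ and $\mathcal B$, valid for Fr\'echet spaces, cannot be proved in ZFC for metrizable barreled spaces.

Sections~\ref{sec:prelim}--\ref{sec:chain} translate the three properties in play (barreled, in $\mathcal B$, no small quotient) into statements about sequences of continuous functionals; Theorem~\ref{thm:positive} is proved on the way. Sections~\ref{sec:generic} and~\ref{sec:construction} prove Theorem~\ref{thm:main}, and Section~\ref{sec:CH} proves Theorem~\ref{thm:CH}.

\section{Duality and barreled spaces}\label{sec:prelim}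

Let $E'$ be the space of continuous linear functionals on $E$. The \emph{polars} of $A\subset E$ and $B\subset E'$ are $A^\circ=\{f\in E':|f(x)|\le1\text{ for }x\in A\}$ and $B^\circ=\{x\in E:|f(x)|\le 1\text{ for }f\in B\}$. We use the following textbook facts.

\begin{itemize}
\item[(F1)] (Hahn--Banach.) $E'$ separates the points of $E$, and a subspace $D$ is dense if and only if no nonzero $f\in E'$ vanishes on $D$. If $E$ is infinite-dimensional, so is $E'$, since a finite basis of $E'$ would give a linear injection $E\to\mathbb K^m$.
\item[(F2)] (Bipolar theorem.) If $C\subset E$ is nonempty, closed and absolutely convex, then $C=C^{\circ\circ}$.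
\item[(F3)] The sum of a closed subspace and a finite-dimensional subspace is closed. In particular, a finite-dimensional space has no proper dense subspace.
\item[(F4)] The quotient map $q:E\to E/M$ is continuous and open, so preimages of dense sets are dense, and $g\mapsto g\circ q$ is a linear bijection from $(E/M)'$ onto $M^\perp=\{f\in E':f|_M=0\}$.
\item[(F5)] Let $G$ be a vector space of linear functionals on a vector space $E$ that separates points. The weak topology $\sigma(E,G)$ has the sets $\{x:|k_i(x)|\le1,\ i\le m\}$ with $k_1,\dots,k_m\in G$ as a base at $0$, and its dual is $G$. A linear functional that vanishes on $\bigcap_{i\le m}\ker k_i$ is a linear combination of the $k_i$. A space $E$ \emph{carries its weak topology} if its topology is $\sigma(E,E')$.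
\item[(F6)] An absolutely convex set $C$ with an interior point $x$ is a neighborhood of $0$: if $x+W\subset C$ and $W=-W$, then $w=\frac12(x+w)-\frac12(x-w)\in C$ for $w\in W$.
\end{itemize}

Everything below is governed by two subspaces attached to a sequence $s=(f_n)_{n\in\mathbb N}$ in $E'$:
\[
s^\perp=\bigcap_n\ker f_n\ \subset\ b(s)=\Bigl\{x\in E:\sup_n|f_n(x)|<\infty\Bigr\}.
\]
A set $B\subset E'$ is \emph{pointwise bounded} if $\sup_{f\in B}|f(x)|<\infty$ for every $x\in E$. A sequence is \emph{independent} if its terms are linearly independent over $\mathbb K$.

\begin{lemma}\label{lem:barreled}
A space $E$ is barreled if and only if $B^\circ$ is a neighborhood of $0$ for every pointwise bounded $B\subset E'$. Moreover: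
\begin{itemize}
\item[(a)] if $E$ carries its weak topology, then $E$ is barreled if and only if $b(s)\ne E$ for every independent sequence $s$ in $E'$;
\item[(b)] if $E$ is normed, then $E$ is barreled if and only if $b(s)\neq E$ for every norm-unbounded sequence $s$ in $E'$.
\end{itemize}
\end{lemma}

\begin{proof}
If $B$ is pointwise bounded, then $B^\circ$ is a barrel. Conversely, let $U$ be a barrel. If $x\in tU$ with $t>0$, then $|f(x)|\le t$ for $f\in U^\circ$. So $B=U^\circ$ is pointwise bounded, and $U=B^\circ$ by (F2). This proves the first statement.

(a) Suppose $b(s)\ne E$ for all independent $s$, and let $B$ be pointwise bounded. Then $B$ contains no independent sequence, so its span has a finite basis $k_1,\dots,k_m$. The map $(k_1,\dots,k_m):E\to\mathbb K^m$ is onto, since otherwise a nontrivial combination of the $k_i$ would vanish. Choose $x_j$ with $k_i(x_j)=1$ for $i=j$ and $0$ otherwise. Then $f=\sum_i f(x_i)k_i$ for $f\in B$. If $R>0$ bounds all $|f(x_i)|$, then $B^\circ\supset\{x:R\sum_i|k_i(x)|\le 1\}$, a neighborhood of $0$. Conversely, let $E$ be barreled, $b(s)=E$, and $B$ the set of terms of $s$. Then $B^\circ$ contains some $\bigcap_{i\le m}\ker k_i$. Each term is bounded on this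 subspace, hence zero on it, hence in the span of the $k_i$ by (F5). So $s$ is not independent.

(b) Here $B^\circ$ is a neighborhood of $0$ exactly when $B$ is norm-bounded, and a pointwise bounded set that is not norm-bounded contains a norm-unbounded sequence $s$ with $b(s)=E$.
\end{proof}

\medskip\noindent\emph{Ordinals and cardinals.} A cardinal $\kappa$ is identified with its initial ordinal, so $|\alpha|<\kappa$ for $\alpha<\kappa$, and a subset of $\kappa$ of cardinality $\kappa$ is cofinal in $\kappa$. The cofinality $\operatorname{cf}(\kappa)$ is the least cardinality of a cofinal subset; fewer than $\operatorname{cf}(\kappa)$ ordinals below $\kappa$ have an upper bound below $\kappa$. We use $\mathfrak c^{\aleph_0}=\mathfrak c$, $\operatorname{cf}(\omega_1)=\omega_1$, and K\"onig's theorem $\operatorname{cf}(\mathfrak c)>\aleph_0$. An ordinal $\lambda+n$, with $\lambda$ zero or a limit and $n<\omega$, is \emph{even} or \emph{odd} according to $n$. The map $\alpha\mapsto\alpha+1$ is a bijection from the even onto the odd ordinals below an infinite cardinal $\kappa$, so there are $\kappa$ of each.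

\section{Dense non-barreled subspaces come from sequences}\label{sec:B}

In Example~\ref{ex:phi}(a) the bad barrel is cut out by the sequence $f_n(x)=(n+1)x_n$, which is bounded at each point of $\varphi$ and unbounded at the point $((n+1)^{-3/4})_n$ of $\ell^2$. In a barreled space this is the only source of dense non-barreled subspaces.

\begin{lemma}\label{lem:B}
Let $E$ be a locally convex space.
\begin{itemize}
\item[(a)] If $s$ is a sequence in $E'$ with $b(s)\ne E$, then no dense subspace $D$ of $E$ with $D\subset b(s)$ is barreled.
\item[(b)] If $E$ is barreled and $E\in\mathcal B$, then there is a sequence $s$ in $E'$ such that $b(s)$ is dense in $E$ and $b(s)\ne E$.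
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $s=(f_n)$ and $V=\{x\in E:|f_n(x)|\le1\text{ for all }n\}$. The set $V$ is closed and absolutely convex, and it absorbs exactly the points of $b(s)$, so $V\cap D$ is a barrel in $D$. Suppose $V\cap D\supset W\cap D$ for an open neighborhood $W$ of $0$ in $E$. Since $D$ is dense, $W\subset\overline{W\cap D}\subset V$. Then $V$ absorbs every point of $E$, contrary to $b(s)\neq E$.

(b) Let $D$ be a dense subspace and $U$ a barrel in $D$ that is not a neighborhood of $0$ in $D$. The closure $C$ of $U$ in $E$ is closed and absolutely convex, and $C\cap D=U$ because $U$ is closed in $D$. If $C$ were absorbing, it would be a barrel in the barreled space $E$, hence a neighborhood of $0$, and $U=C\cap D$ would be a neighborhood of $0$ in $D$. So there is $x_0\in E$ with $x_0\notin(n+1)C$ for all $n$. By (F2) there are $f_n\in C^\circ$ with $|f_n(x_0)|>n+1$, so $x_0\notin b(s)$ for $s=(f_n)$. If $x\in D$, then $x\in tU$ for some $t>0$ and $|f_n(x)|\le t$ for all $n$. So $D\subset b(s)$.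
\end{proof}

Part (b) fails without the hypothesis that $E$ is barreled: the space of Example~\ref{ex:phi}(c) is in $\mathcal B$ and has no proper dense subspace at all.

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
Let $q:E\to Q$ be a quotient map and $D_0$ a dense non-barreled subspace of $Q$. Then $D=q^{-1}(D_0)$ is dense in $E$ by (F4). The restriction $q|_D:D\to D_0$ is open, because $q(W\cap D)=q(W)\cap D_0$ for $W\subset E$. Let $U$ be a barrel in $D_0$ that is not a neighborhood of $0$. Then $q^{-1}(U)$ is a barrel in $D$, and it is not a neighborhood of $0$ in $D$, since otherwise its image $U$ would be one in $D_0$. So $E\in\mathcal B$.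

Conversely, let $E\in\mathcal B$ be barreled, take $s=(f_n)$ as in Lemma~\ref{lem:B}(b), and let $q:E\to Q=E/s^\perp$ be the quotient map. By (F4) there are $\hat f_n\in Q'$ with $\hat f_n\circ q=f_n$. The linear map $y\mapsto(\hat f_n(y))_n$ from $Q$ to $\mathbb K^{\mathbb N}$ is continuous, and it is injective because we divided by the common kernel. For $\hat s=(\hat f_n)$ we have $q^{-1}(b(\hat s))=b(s)$. Hence $b(\hat s)=q(b(s))$ is dense in $Q$, and $b(\hat s)\neq Q$. By (F3), $Q$ is infinite-dimensional, and by Lemma~\ref{lem:B}(a) with $D=b(\hat s)$, $Q\in\mathcal B$. Finally, any $Q$ that injects into $\mathbb K^{\mathbb N}$ has cardinality at most $\mathfrak c^{\aleph_0}=\mathfrak c$.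
\end{proof}

\section{Excluding small quotients}\label{sec:chain}

An infinite-dimensional quotient $E/M$ has an independent sequence $s$ in its dual $M^\perp$, and $M\subset s^\perp$. If $E/M$ has a small dense set, then $s^\perp$ together with a few vectors spans a dense subspace of $E$. To prevent this we trap every $s^\perp$ in a member of a long chain of non-dense subspaces; a few more vectors cannot leave the chain.

\begin{lemma}\label{lem:chain}
Let $\kappa$ be an infinite cardinal and let $E$ be the union of an increasing family $(E_\gamma)_{\gamma<\kappa}$ of subspaces, none of which is dense in $E$. Suppose that for every independent sequence $s$ in $E'$ there is $\gamma<\kappa$ with $s^\perp\subset E_\gamma$. Then every infinite-dimensional quotient of $E$ has density character at least $\operatorname{cf}(\kappa)$.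
\end{lemma}

\begin{proof}
Let $q:E\to E/M$ be a quotient map onto an infinite-dimensional space, and suppose $Y\subset E/M$ is dense with $|Y|<\operatorname{cf}(\kappa)$. Choose $X\subset E$ with $q(X)=Y$ and $|X|=|Y|$. Then $M+X=q^{-1}(Y)$ is dense in $E$ by (F4). By (F1) and (F4), $M^\perp$ is infinite-dimensional and so contains an independent sequence $s$; thus $M\subset s^\perp\subset E_\gamma$ for some $\gamma$. Each point of $X$ lies in a member of the chain, and $|X|<\operatorname{cf}(\kappa)$, so $X\subset E_\delta$ for some $\delta<\kappa$. Then the dense set $M+X$ lies in $E_{\max(\gamma,\delta)}$, which is not dense.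
\end{proof}

The hypothesis on $s^\perp$ is the essential one. The space $\ell^2(\omega_1)$ is the union of the closed proper subspaces $E_\gamma$ of vectors supported in $\gamma<\omega_1$. But for the sequence $s$ of the first $\omega$ coordinate functionals, $s^\perp$ lies in no $E_\gamma$, and the quotient by $s^\perp$ is the separable space $\ell^2$.

In a recursive construction the hypothesis is secured one vector at a time.

\begin{lemma}\label{lem:avoid}
Let $(x_\alpha)_{\alpha<\kappa}$ be vectors in a vector space $X$, let $E$ be their span, and let $E_\alpha=\operatorname{span}\{x_\delta:\delta<\alpha\}$. Let $N$ be a subspace of $X$ and $\gamma<\kappa$. If $x_\alpha\notin E_\alpha+N$ whenever $\gamma\le\alpha<\kappa$, then $E\cap N\subset E_\gamma$.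
\end{lemma}

\begin{proof}
Write $0\neq x\in E\cap N$ as $\sum_{j=1}^kc_jx_{\alpha_j}$ with $\alpha_1<\dots<\alpha_k$ and all $c_j\ne0$. Then $x_{\alpha_k}=c_k^{-1}\bigl(x-\sum_{j<k}c_jx_{\alpha_j}\bigr)\in E_{\alpha_k}+N$. Hence $\alpha_k<\gamma$ and $x\in E_\gamma$.
\end{proof}

The plan for both counterexamples is now visible. We fix the future dual space first, so that its $\mathfrak c$ sequences can be listed in advance, and then choose vectors $x_\alpha$, $\alpha<\mathfrak c$, with span $E$, such that
\begin{itemize}
\item[(R1)] each sequence in Lemma~\ref{lem:barreled}(a), respectively (b), is unbounded at some $x_\alpha$ with $\alpha$ odd;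
\item[(R2)] one fixed such sequence is bounded at all $x_\alpha$ with $\alpha$ even, and these span a dense subspace;
\item[(R3)] $x_\alpha\notin E_\alpha+s^\perp$ for all independent sequences $s$ taken into account up to stage $\alpha$;
\item[(R4)] no $E_\alpha$ is dense in $E$.
\end{itemize}
Then $E$ is barreled by (R1), in $\mathcal B$ by (R1), (R2) and Lemma~\ref{lem:B}(a), and without small quotients by (R3), (R4) and the last two lemmas. The difficulty is (R3). At stage $\alpha$ one must avoid all subspaces $L+s^\perp$ with $L$ spanned by finitely many earlier vectors, and there may be $\max(|\alpha|,\aleph_0)$ of them. Under CH this number is countable and the Baire category theorem applies. In ZFC it may be uncountable, and we use algebra instead.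

\section{Generic functionals}\label{sec:generic}

In Theorem~\ref{thm:main} the vectors of $E$ will be linear functionals on a space $G$, and $G$ will be the dual of $E$. Requirement (R3) then says that the new functional does not agree on all terms of $s$ with a linear combination of old ones.

Take the smallest case: one old functional and two terms. Let $W$ have the basis $h_0,h_1$, and let $e_1(h_i)=a_i$. We want a functional $e$, with values $e(h_i)=z_i$, such that for no $c\in\mathbb K$ does $e-ce_1$ vanish at both $h_0$ and $h_1$. The unknown scalar can be eliminated: $z_0=ca_0$ and $z_1=ca_1$ give $a_1z_0-a_0z_1=0$. This says that $e$ vanishes at $l=a_1h_0-a_0h_1$, a vector with coefficients in the countable field $F=\mathbb Q(a_0,a_1)$. Choose $z_0,z_1$ linearly independent over $F$. Then the relation forces $a_0=a_1=0$, hence $z_0=z_1=0$, which is absurd. The choice of $z_0,z_1$ depends only on $F$, so it defeats all old functionals with values in $F$ at once; for instance $(z_0,z_1)=(1,\sqrt2)$ works for all rational $a_0,a_1$.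

In general, let $W$ be a $\mathbb K$-vector space with a fixed basis $(h_i)_{i\in I}$, let $F$ be a subfield of $\mathbb K$, and let $W_F$ be the set of vectors of $W$ whose coefficients lie in $F$. A linear functional $e$ on $W$ is \emph{$F$-valued} if $e(h_i)\in F$ for all $i$, so that $e(W_F)\subset F$, and \emph{$F$-generic} if $e(l)\ne0$ for all nonzero $l\in W_F$.

\begin{lemma}[Elimination]\label{lem:elim}
Let $k\ge0$, let $e$ be $F$-generic, let $e_1,\dots,e_k$ be $F$-valued, and let $l_0,\dots,l_k\in W_F$ be linearly independent over $\mathbb K$. Then for no $c_1,\dots,c_k\in\mathbb K$ does $e-\sum_{j=1}^kc_je_j$ vanish at all of $l_0,\dots,l_k$.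
\end{lemma}

\begin{proof}
The $k+1$ vectors $(e_1(l_n),\dots,e_k(l_n))$, $0\le n\le k$, lie in $F^k$, so there are $b_0,\dots,b_k\in F$, not all zero, with $\sum_nb_ne_j(l_n)=0$ for every $j$. The vector $l=\sum_nb_nl_n$ lies in $W_F$, is nonzero by independence, and satisfies $e_j(l)=0$ for all $j$. Hence $\bigl(e-\sum_jc_je_j\bigr)(l)=e(l)\neq0$, and $e-\sum_jc_je_j$ cannot vanish at every $l_n$.
\end{proof}

Since $k$ is arbitrary, we need arbitrarily many independent terms; this is why independent sequences are the objects that the method can handle. We also need generic functionals that are bounded on the basis, for (R2), and generic functionals that are unbounded on a given sequence, for (R1). The next lemma provides the first kind, and allows a correction term that will produce the second.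

\begin{lemma}[Existence]\label{lem:exist}
If $|F|<\mathfrak c$ and $|I|<\mathfrak c$, there is a linear functional $\zeta$ on $W$ with $|\zeta(h_i)|\le1$ for all $i$ such that $\zeta+y$ is $F$-generic for every $F$-valued functional $y$ on $W$.
\end{lemma}

\begin{proof}
If $\mathbb K$ had dimension $d<\mathfrak c$ over $F$, then $|\mathbb K|\le\max(d,|F|,\aleph_0)<\mathfrak c$. So a basis of $\mathbb K$ over $F$ containing $1$ has $\mathfrak c$ elements, and there are $z_i\in\mathbb K$, $i\in I$, such that $1$ and the $z_i$ form an $F$-linearly independent family. Dividing each $z_i$ by a positive integer, a nonzero element of $F$, preserves independence, so we may assume $|z_i|\le1$. Put $\zeta(h_i)=z_i$. If $l=\sum_ip_ih_i\in W_F$, then $(\zeta+y)(l)=\sum_ip_iz_i+y(l)\cdot1$ with $p_i\in F$ and $y(l)\in F$. This vanishes only if all $p_i$ are $0$.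
\end{proof}

The number $1$ is included in the independent family precisely to absorb the term $y(l)$.

\section{The counterexample in ZFC}\label{sec:construction}

\subsection*{The dual space and its sequences}
Let $G$ be a $\mathbb K$-vector space with basis $(h_\beta)_{\beta<\mathfrak c}$; coefficients always refer to this basis. Put $G_\alpha=\operatorname{span}\{h_\beta:\beta<\alpha\}$. We construct functionals $e_\alpha$ on $G$, $\alpha<\mathfrak c$, with $e_\alpha(h_\beta)=0$ for $\beta>\alpha$, so that the matrix $(e_\alpha(h_\beta))$ is lower triangular. This shape serves two purposes. It gives (R4), because $h_\gamma$ is killed by all $e_\delta$ with $\delta<\gamma$. And it keeps the number of scalars used before stage $\alpha$ below $\mathfrak c$, so that Lemma~\ref{lem:exist} remains applicable. The price is that $e_\alpha$ sees only $G_{\alpha+1}$, so a sequence can be treated only at a stage beyond the basis vectors that it involves. We therefore list each sequence cofinally often.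

Let $S$ be the set of independent sequences in $G$. Since $|G|=\mathfrak c$, we have $|S|=\mathfrak c^{\aleph_0}=\mathfrak c$. Compose a bijection from the odd ordinals below $\mathfrak c$ onto $S\times\mathfrak c$ with the first projection. This gives a map $\gamma\mapsto s_\gamma$ onto $S$ whose fibers have cardinality $\mathfrak c$ and hence are cofinal in $\mathfrak c$. Call an odd ordinal $\gamma$ \emph{active} if all terms of $s_\gamma$ lie in $G_\gamma$. Then
\begin{equation}\label{eq:active}
\text{for every $s\in S$ there is an active $\gamma<\mathfrak c$ with $s_\gamma=s$.}
\end{equation}
Indeed, the terms of $s$ involve countably many $h_\beta$, so by $\operatorname{cf}(\mathfrak c)>\aleph_0$ they lie in some $G_\delta$ with $\delta<\mathfrak c$; take $\gamma\ge\delta$ in the fiber over $s$.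

\subsection*{The recursion}
Let $\alpha<\mathfrak c$, and suppose that $e_\delta$ is defined for $\delta<\alpha$, with $e_\delta(h_\beta)=0$ for $\beta>\delta$. We work in $W=G_{\alpha+1}$ with the basis $(h_\beta)_{\beta\le\alpha}$.

If $\alpha$ is active and $s_\alpha=(l_n)$, extend the $l_n$ to a basis of $W$ to find a linear functional $y_\alpha$ on $W$ with $y_\alpha(l_n)=n$ for all $n$. If $\alpha$ is not active, let $y_\alpha=0$. Let $F_\alpha$ be the subfield of $\mathbb K$ generated by
\begin{itemize}
\item the coefficients of all terms of $s_\gamma$ for odd $\gamma\le\alpha$,
\item the values $e_\delta(h_\beta)$ for $\beta\le\delta<\alpha$,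
\item the values $y_\alpha(h_\beta)$ for $\beta\le\alpha$.
\end{itemize}
Each of the three sets of generators has at most $\max(|\alpha|,\aleph_0)$ elements, so $|F_\alpha|\le\max(|\alpha|,\aleph_0)<\mathfrak c$. Let $\zeta_\alpha$ be given by Lemma~\ref{lem:exist} for $W$ and $F_\alpha$. Define $e_\alpha$ on $W$ as $\zeta_\alpha+y_\alpha$ if $\alpha$ is active and $\zeta_\alpha$ is bounded on the terms of $s_\alpha$, and as $\zeta_\alpha$ in all other cases. Put $e_\alpha(h_\beta)=0$ for $\beta>\alpha$. The result has these properties.
\begin{itemize}
\item[(P1)] $e_\alpha(h_\beta)=0$ for $\beta>\alpha$.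
\item[(P2)] $e_\alpha|_{G_{\alpha+1}}$ is $F_\alpha$-generic, and $e_\delta|_{G_{\alpha+1}}$ is $F_\alpha$-valued for $\delta<\alpha$.
\item[(P3)] If $\alpha$ is even, then $|e_\alpha(h_\beta)|\le1$ for all $\beta$.
\item[(P4)] If $\alpha$ is active and $s_\alpha=(l_n)$, then $\sup_n|e_\alpha(l_n)|=\infty$.
\end{itemize}
Here (P2) holds because both $y_\alpha$ and $0$ are $F_\alpha$-valued; (P3) holds because an even $\alpha$ is not active; and (P4) holds because either $\zeta_\alpha(l_n)$ is unbounded and $e_\alpha(l_n)=\zeta_\alpha(l_n)$, or it is bounded and $e_\alpha(l_n)=\zeta_\alpha(l_n)+n$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]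
In the space of all linear functionals on $G$ let
\[
E=\operatorname{span}\{e_\alpha:\alpha<\mathfrak c\},\qquad E_\gamma=\operatorname{span}\{e_\delta:\delta<\gamma\},\qquad D=\operatorname{span}\{e_\alpha:\alpha\text{ even}\}.
\]
Then $\dim E\le\mathfrak c$. Each $l\in G$ acts on $E$ by $l(x)=x(l)$.

\emph{The topology.} First, $D$ separates the points of $G$. Let $0\ne h\in G$, choose $s\in S$ with first term $h$ and an active $\gamma$ with $s_\gamma=s$ by \eqref{eq:active}, and let $\alpha=\gamma+1$, which is even. Then $h\in G_{\alpha+1}$ has coefficients in $F_\alpha$, so $e_\alpha(h)\neq0$ by (P2). Consequently $G$ is identified with a space of linear functionals on $E$, and it separates the points of $E$ because these are functionals on $G$. Give $E$ the topology $\sigma(E,G)$. By (F5), $E'=G$ and $E$ carries its weak topology; by (F1), $D$ is dense in $E$.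

\emph{$E$ is barreled.} If $s\in S$, then $s=s_\alpha$ for an active $\alpha$ by \eqref{eq:active}, and $e_\alpha\notin b(s)$ by (P4). Apply Lemma~\ref{lem:barreled}(a).

\emph{$D$ is not barreled.} The sequence $s=(h_n)_{n<\omega}$ is independent, so $b(s)\ne E$ by the previous step. By (P3) the subspace $b(s)$ contains every $e_\alpha$ with $\alpha$ even, hence $D$. Apply Lemma~\ref{lem:B}(a).

\emph{Quotients.} We verify the hypotheses of Lemma~\ref{lem:chain} with $\kappa=\mathfrak c$. The $E_\gamma$ increase to $E$. By (P1) the nonzero element $h_\gamma$ of $E'$ vanishes on $E_\gamma$, so $E_\gamma$ is not dense. Let $s=(l_n)\in S$ and let $\gamma$ be active with $s_\gamma=s$. We claim that $e_\alpha\notin E_\alpha+s^\perp$ for $\alpha\ge\gamma$. Otherwise there are $\delta_1,\dots,\delta_k<\alpha$ and scalars $c_j$ such that $e_\alpha-\sum_{j=1}^kc_je_{\delta_j}$ vanishes at every $l_n$. The $l_n$ lie in $G_\gamma\subset G_{\alpha+1}$ and have coefficients in $F_\alpha$, since $\gamma\le\alpha$. By (P2) this contradicts Lemma~\ref{lem:elim}, applied in $W=G_{\alpha+1}$ to $l_0,\dots,l_k$. Lemma~\ref{lem:avoid} with $X=E$ and $N=s^\perp$ gives $s^\perp\subset E_\gamma$. So every infinite-dimensional quotient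 of $E$ has density character at least $\operatorname{cf}(\mathfrak c)>\aleph_0$. A properly separable quotient would be infinite-dimensional and separable, so $E\notin\mathcal A$.
\end{proof}

\begin{remark}
The example shows where the guess of Section~\ref{sec:intro} breaks down. For $s=s_\gamma$ with $\gamma$ active, $E/s^\perp$ injects into $\mathbb K^{\mathbb N}$ by means of $s$. But $s^\perp\subset E_\gamma$, and $h_\eta$ vanishes on $E_\gamma$ for all $\eta\ge\gamma$, so the dual of $E/s^\perp$ contains $\mathfrak c$ linearly independent functionals $h_\eta$. These detect that no countable set is dense. K\"onig's theorem is used twice: in \eqref{eq:active}, so that every sequence is treated, and at the end, where a chain of countable cofinality would give no information.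
\end{remark}

\begin{remark}
The space $E$ is not metrizable. Suppose it had a countable base $(V_m)$ at $0$. Each $V_m$ contains the common kernel of a finite set $K_m\subset G$. Every $l\in G$ is bounded on some $V_m$, so it vanishes on that kernel and lies in $\operatorname{span}K_m$ by (F5). Then $\dim G\le\aleph_0$, which is false. A metrizable example requires a different construction.
\end{remark}

\section{A normed counterexample under CH}\label{sec:CH}

Let $H=\ell^2(\omega_1)$, the Hilbert space of square-summable families $u=(u_\xi)_{\xi<\omega_1}$; each $u$ has countable support. If $E$ is a dense subspace of $H$, restriction is an isometric linear bijection $H'\to E'$, so the dual is again known in advance. Requirements (R1) and (R3) ask us to avoid meager sets. Requirement (R2) is different: it asks for points in the set where a norm-unbounded sequence $g$ is bounded, and this set is itself meager in $H$, so the Baire category theorem in $H$ cannot place points in it. The remedy is an operator $T$ with dense range on which $g$ is pointwise bounded; we apply the theorem in the domain of $T$.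

\begin{proof}[Proof of Theorem~\ref{thm:CH}]
A vector of $H$ is determined by a sequence of pairs (index, value), so $|H|\le(\omega_1\cdot\mathfrak c)^{\aleph_0}=\mathfrak c$. By the Riesz representation theorem $|H'|=|H|$, so $H'$ has at most $\mathfrak c^{\aleph_0}=\mathfrak c$ sequences. By CH, $\mathfrak c=\omega_1$. We can therefore list, with repetitions allowed,
\begin{itemize}
\item all independent sequences in $H'$ as $(s_\gamma)_{\gamma<\omega_1}$,
\item all norm-unbounded sequences in $H'$ as $(r_\alpha)$, with $\alpha<\omega_1$ odd,
\item all open balls of $H$ as $(O_\alpha)$, with $\alpha<\omega_1$ even.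
\end{itemize}
Let $N_\gamma\subset H$ be the common kernel of the terms of $s_\gamma$. It is closed, and it has infinite codimension because infinitely many linearly independent functionals vanish on it.

Define $T:H\to H$ by $(Tu)_n=u_n/(n+1)$ for $n<\omega$ and $(Tu)_\xi=u_\xi$ for $\xi\ge\omega$. Then $\|T\|\le 1$, and $T(H)$ is dense because it contains all finitely supported vectors. Let $g_n(u)=(n+1)u_n$ for $n<\omega$. Then $\|g_n\|=n+1$ and $|g_n(Tu)|=|u_n|\le\|u\|$.

We choose $x_\alpha\in H$ by recursion on $\alpha<\omega_1$, with $E_\alpha=\operatorname{span}\{x_\delta:\delta<\alpha\}$, such that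
\begin{itemize}
\item[(i)] $x_\alpha\notin E_\alpha+N_\gamma$ for all $\gamma\le\alpha$;
\item[(ii)] if $\alpha$ is even, then $x_\alpha\in T(H)\cap O_\alpha$;
\item[(iii)] if $\alpha$ is odd, then $r_\alpha$ is unbounded at $x_\alpha$.
\end{itemize}
Since $\alpha$ is countable, $E_\alpha$ is the union of finite-dimensional subspaces $L_m$, $m\in\mathbb N$, and the set to be avoided in (i) is the union of the countably many subspaces $L_m+N_\gamma$, $\gamma\le\alpha$. Each of them is closed by (F3) and proper because $N_\gamma$ has infinite codimension. Its preimage under $T$ is a closed subspace, and it is proper, since otherwise the closed proper subspace $L_m+N_\gamma$ would contain the dense set $T(H)$. A closed proper subspace is nowhere dense, because by (F6) a subspace with an interior point is everything.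

Let $\alpha$ be even. The set $T^{-1}(O_\alpha)$ is open, and nonempty because $T(H)$ is dense. By the Baire category theorem it contains a point $u$ outside all $T^{-1}(L_m+N_\gamma)$; put $x_\alpha=Tu$. Let $\alpha$ be odd and $r_\alpha=(f_n)$. The set where $r_\alpha$ is bounded is the union of the closed absolutely convex sets $C_j=\{x\in H:|f_n(x)|\le j\text{ for all }n\}$, $j\ge 1$. If $C_j$ had an interior point, it would contain a ball around $0$ by (F6), and the norms $\|f_n\|$ would be bounded. So each $C_j$ is nowhere dense, and the Baire category theorem gives $x_\alpha$ outside all $C_j$ and all $L_m+N_\gamma$.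

Let $E=\operatorname{span}\{x_\alpha:\alpha<\omega_1\}$ and $D=\operatorname{span}\{x_\alpha:\alpha\text{ even}\}$. By (ii), $D$ meets every ball of $H$. So $E$ is dense in $H$, $D$ is dense in $E$, and we identify $E'$ with $H'$. From now on $b(s)$ and $s^\perp$ are formed in $E$.

By (iii), $b(s)\ne E$ for every norm-unbounded sequence $s$ in $E'$, so $E$ is barreled by Lemma~\ref{lem:barreled}(b). In particular $b(g)\neq E$ for $g=(g_n)$. By (ii) we have $D\subset T(H)$, so $D\subset b(g)$, and $D$ is not barreled by Lemma~\ref{lem:B}(a).

By (i) and Lemma~\ref{lem:avoid} with $X=H$, we have $s_\gamma^\perp=E\cap N_\gamma\subset E_\gamma$ for every $\gamma$. The supports of the countably many $x_\delta$, $\delta<\gamma$, miss some $\xi<\omega_1$. The $\xi$-th coordinate functional is a nonzero element of $E'$ that vanishes on $E_\gamma$, so $E_\gamma$ is not dense in $E$. By Lemma~\ref{lem:chain} with $\kappa=\omega_1$, every infinite-dimensional quotient of $E$ has density character at least $\operatorname{cf}(\omega_1)=\omega_1$.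
\end{proof}

The continuum hypothesis enters at one point: it lets us list the $\mathfrak c$ tasks in order type $\omega_1$, so that every stage $\alpha$ is countable and only countably many nowhere dense sets have to be avoided. The uncountable index set of $\ell^2(\omega_1)$ is what makes the subspaces $E_\gamma$ non-dense; in $\ell^2$ itself every infinite-dimensional subspace is a separable quotient of itself.

\begin{thebibliography}{9}

\bibitem{RN} Robertson and Narayanaswami.

\bibitem{SN} Saxon and Narayanaswami.

\bibitem{SW} Saxon and Wilansky.

\end{thebibliography}
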